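\title{Conflict-free colorings of disks of bounded depth}

\begin{abstract}
A coloring of a finite system of disks in the plane is conflict-free if every covered point lies in a disk whose color differs from the colors of all other disks containing that point. Any $n$ disks have such a coloring with $O(\log n)$ colors, and it has been conjectured that $O(\log t)$ colors suffice when no point is covered more than $t$ times. We disprove this: for every $t$ there is a system of depth at most $t$ that needs more than $\sqrt{2t}-\frac12$ colors. The proof realizes a list-insertion game by disks of rapidly decreasing radii. We also show that $7t$ colors always suffice, and that $O(s\log t)$ colors suffice when the radii lie in $s$ intervals of the form $[\rho,2\rho)$.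
\end{abstract}

\section{Introduction}\label{sec:intro}

A \emph{disk} is a closed circular disk of positive radius in the plane, and a \emph{system} is a finite family of disks. A coloring of the disks of a system $\mathcal D$ is \emph{conflict-free} if for every point $p$ covered by at least one disk of $\mathcal D$ there is a disk $D_p\in\mathcal D$ containing $p$ whose color differs from the color of every other disk of $\mathcal D$ containing $p$. In other words, among the disks through $p$ some color occurs exactly once.

This asks much less than that intersecting disks receive different colors. For $n$ concentric disks the latter requires $n$ colors, while two colors give a conflict-free coloring: one for the largest disk, which contains every covered point, and one for all the others. In general a logarithmic number of colors is enough.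

\begin{theorem}[Even et al.~\cite{Even}]\label{thm:even}
Every system of $n$ disks in the plane has a conflict-free coloring with $O(\log n)$ colors.
\end{theorem}

The logarithm cannot be avoided.

\begin{example}\label{ex:runs}
Let $D_1,\dots,D_n$ be the unit disks with centers $(i/n,0)$. For $a\le b$, the point $(x,y)$ with $x=\frac{a+b}{2n}$ and $\sqrt{1-y^2}=\frac{b-a}{2n}$ lies in $D_i$ if and only if $|i/n-x|\le\frac{b-a}{2n}$, that is, if and only if $a\le i\le b$. So in a conflict-free coloring every run $D_a,\dots,D_b$ contains a color exactly once. A run of $\ell\ge 1$ disks has a disk whose color is unique in the run, and on one side of that disk there is a run of $\lfloor \ell/2\rfloor$ disks avoiding this color. By induction, a run of $\ell$ disks carries at least $\lfloor\log_2\ell\rfloor+1$ colors.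
\end{example}

The \emph{depth} of a system is the largest number of its disks that contain a common point. The conflict-free condition at a point concerns only the disks through that point, so one may expect the depth, and not the total number of disks, to govern the number of colors. At depth $1$ the disks are pairwise disjoint and one color suffices, however many disks there are. It has been posed as an open problem whether Theorem~\ref{thm:even} can be strengthened for systems of depth at most $t$, with the conjecture that $O(\log t)$ colors suffice. Precisely:

\begin{quote}
Is there an absolute constant $C$ such that for all integers $n\ge1$ and $t\ge2$, every system of $n$ disks of depth at most $t$ has a conflict-free coloring with at most $C\log t$ colors?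
\end{quote}

A positive answer would contain Theorem~\ref{thm:even}, since $n$ disks have depth at most $n$, and it would be best possible by Example~\ref{ex:runs}. It is also what one finds for congruent disks: cut the plane into cells of size comparable to the radius, observe that each cell holds the centers of $O(t)$ disks and that disks from distant cells are disjoint, and apply Theorem~\ref{thm:even} cell by cell. Nevertheless the answer is negative. Let $f(t)$ be the least number of colors that suffices for a conflict-free coloring of every system of depth at most $t$.

\begin{theorem}\label{thm:lower}
For every $t\ge1$ there is a system $\mathcal D_t$ of $n=\sum_{i=1}^{t}(i-1)!$ disks, of depth at most $t$, such that every conflict-free coloring of $\mathcal D_t$ with $M$ colors satisfies $\frac{M(M+1)}{2}\ge t$. Hence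
\[
f(t)\ \ge\ \left\lceil \frac{\sqrt{8t+1}-1}{2}\right\rceil\ >\ \sqrt{2t}-\frac12 .
\]
\end{theorem}

For every fixed $C$ we have $\sqrt{2t}-\frac12>C\log t$ once $t$ is large, so no constant $C$ as in the question exists, and no bound of the form $o(\sqrt t)$ holds either. Two upper bounds complement this. The first shows that $f(t)$ is finite, so the depth alone does bound the number of colors.

\begin{theorem}\label{thm:linear}
$f(t)\le 7t$ for every $t\ge1$.
\end{theorem}

Thus $\sqrt{2t}-\frac12<f(t)\le 7t$. We do not determine the order of $f(t)$ between $\sqrt t$ and $t$. The second bound makes the cell argument precise.

\begin{theorem}\label{thm:scales}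
Let $\mathcal D$ be a system of depth at most $t$ whose radii all lie in the union of $s$ intervals of the form $[\rho,2\rho)$. Then $\mathcal D$ has a conflict-free coloring with $O(s\log(2t))$ colors, which is $O(s\log t)$ for $t\ge2$. In particular, for $t\ge2$, $O(\log t)$ colors suffice for congruent disks and for disks whose radii have bounded ratio.
\end{theorem}

The proof of Theorem~\ref{thm:lower} has a combinatorial half and a geometric half. Section~\ref{sec:game} studies a game in which a list is built by insertions and each new element is colored before its position is known. Section~\ref{sec:disks} builds a system of disks that contains all plays of the game side by side, so that a conflict-free coloring is a strategy for the coloring player. Section~\ref{sec:upper} proves the upper bounds. All logarithms without a subscript are natural.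

\section{The insertion game}\label{sec:game}

Lists are written from left to right. An \emph{initial segment} of a list consists of its first $m$ elements for some $m$. A list of colored elements is \emph{good} if in each of its nonempty initial segments some color occurs exactly once, and \emph{bad} otherwise.

Two players, Painter and Inserter, build a list, starting from the empty list. In each round Painter first announces the color of a new element, and then Inserter places the element in the list: at the front, at the end, or between two consecutive elements. Painter loses as soon as the list is bad. A single list is no obstacle, since any list is good when its first element has one color and all others have a second color. The difficulty for Painter is that the element meant to be the unique one can be pushed back by later insertions, and that a color must be safe for all positions at once.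

\begin{example}\label{ex:two}
With two colors Painter survives three rounds but not four. Painter starts with a color $a$. In round two the color $a$ would give the bad list $(a,a)$, so Painter announces $b$. Painter can then survive round three by repeating the color of the second element of the list: from $(a,b)$ the possible results are $(b,a,b)$ and $(a,b,b)$, both good, and the case $(b,a)$ is symmetric.

To win by round four, Inserter makes the list $(a,b)$ in round two and puts the third element at the front. The color $a$ would give the initial segment $(a,a)$, so the list becomes $(b,a,b)$. Read it as two blocks, $(b\mid a,b)$. If Painter now announces $b$, Inserter puts it at the front and creates the initial segment $(b,b)$. If Painter announces $a$, Inserter adds it to the first block and obtains $(b,a\mid a,b)$, two blocks with the same set of colors, so every color occurs twice.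
\end{example}

The end of this example contains the general mechanism. If two consecutive blocks have the same set of colors, and all earlier colors belong to this set, then the initial segment ending with the second block has no unique color. Inserter therefore keeps the list divided into blocks with nested color sets and always enlarges the color set of the last block that misses the announced color. Painter must keep the inclusions strict, and a strictly increasing chain of subsets of an $M$-element set has bounded total size.

\begin{definition}\label{def:stair}
A list of colored elements is a \emph{staircase} if it is a concatenation $A_1A_2\cdots A_m$, $m\ge0$, of nonempty lists, called \emph{blocks}, such that no color occurs twice in a block and the sets $S_j$ of colors occurring in $A_j$ satisfy $S_1\subsetneq S_2\subsetneq\dots\subsetneq S_m$.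
\end{definition}

\begin{lemma}\label{lem:length}
A staircase in which at most $M$ colors occur has at most $\frac{M(M+1)}2$ elements.
\end{lemma}

\begin{proof}
The block $A_j$ has $|S_j|$ elements, and $|S_1|<\dots<|S_m|$ are distinct numbers in $\{1,\dots,M\}$. Their sum is at most $1+2+\dots+M$.
\end{proof}

\begin{lemma}\label{lem:extend}
Let $L$ be a staircase and let $e$ be a new colored element. Then $e$ can be inserted into $L$ so that the resulting list is a staircase or is bad.
\end{lemma}

\begin{proof}
Let $L=A_1\cdots A_m$ with color sets $S_1,\dots,S_m$, let $A_0$ be the empty list and $S_0=\emptyset$, and let $c$ be the color of $e$. Let $r$ be the least index in $\{1,\dots,m\}$ with $c\in S_r$, and put $r=m+1$ if there is none. Insert $e$ immediately after $A_1\cdots A_{r-1}$, and divide the new list into the old blocks, with $A_{r-1}$ replaced by $A'=A_{r-1}e$. (If $r=1$, the element $e$ goes to the front and forms a new block $A'=(e)$.) Since $c\notin S_{r-1}$, no color occurs twice in $A'$, and its color set is $S'=S_{r-1}\cup\{c\}$.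

Only the inclusions next to $S'$ need to be examined. If $r\ge3$, then $S_{r-2}\subsetneq S_{r-1}\subset S'$; if $r\le2$, then $A'$ is the first block. If $r=m+1$, then $A'$ is the last block and the new list is a staircase. Let $r\le m$. Then $S'\subseteq S_r$, because $S_{r-1}\subset S_r$ and $c\in S_r$. If $S'\ne S_r$, the new list is a staircase. If $S'=S_r$, consider the initial segment that ends with the block $A_r$. Each of its colors belongs to $S_r=S'$, hence occurs both in $A'$ and in $A_r$. No color occurs exactly once in this segment, so the new list is bad.
\end{proof}

For instance, from $(b\mid a,b)$ a third color $c$ goes to the end, giving $(b\mid a,b,c)$, and then $a$ goes to the end of the first block, giving $(b,a\mid a,b,c)$.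

To transfer the game to disks we record all plays of $t$ rounds in a tree. A \emph{node} of length $i\ge0$ is a sequence $\sigma=(k_1,\dots,k_i)$ with $k_j\in\{1,\dots,j\}$; we write $|\sigma|=i$ and denote the empty sequence by $\emptyset$. There are $i!$ nodes of length $i$. The \emph{children} of $\sigma$ are the extensions $\sigma k=(k_1,\dots,k_i,k)$ with $1\le k\le i+1$. The \emph{ancestors} of $\sigma$ are the $i$ nodes $(k_1,\dots,k_j)$ with $0\le j<i$. Two nodes are \emph{comparable} if they are equal or one is an ancestor of the other. To each node $\sigma$ we attach a list $L_\sigma$ of its ancestors: $L_\emptyset$ is empty, and
\begin{equation}\label{eq:insert}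
L_{\sigma k}\ \text{arises from}\ L_\sigma\ \text{by inserting}\ \sigma\ \text{so that exactly}\ k-1\ \text{elements precede it.}
\end{equation}
The node $\sigma$ stands for the element that appears after Inserter has chosen the positions $k_1,\dots,k_i$. A coloring of the nodes is a strategy for Painter, because the color of $\sigma$ does not depend on the position $k$ that Inserter chooses next.

\begin{proposition}\label{prop:game}
Let $t\ge1$, and let the nodes of length less than $t$ be colored with $M$ colors so that $L_\sigma$ is good for every node $\sigma$ with $|\sigma|\le t$. Then $t\le\frac{M(M+1)}2$.
\end{proposition}

\begin{proof}
The list $L_\emptyset$ is a staircase with no blocks. Suppose $|\sigma|<t$ and $L_\sigma$ is a staircase. By \eqref{eq:insert}, the lists $L_{\sigma1},\dots,L_{\sigma(|\sigma|+1)}$ are all the lists obtained by inserting $\sigma$ into $L_\sigma$. By Lemma~\ref{lem:extend} one of them is a staircase or bad, and by hypothesis it is not bad. So some child $\sigma k$ has a staircase as its list. After $t$ steps we reach a node of length $t$ whose list is a staircase with $t$ elements, and Lemma~\ref{lem:length} applies.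
\end{proof}

\section{Realizing the game by disks}\label{sec:disks}

We want one disk per node of length less than $t$, such that the depth is at most $t$ and every initial segment of every list is the set of disks through some point.

\begin{proposition}\label{prop:disks}
For every $t\ge1$ there are distinct disks $D_\sigma$, indexed by the nodes $\sigma$ with $|\sigma|<t$, such that
\begin{enumerate}
\item[(i)] $D_\sigma\cap D_\tau=\emptyset$ whenever $\sigma$ and $\tau$ are not comparable;
\item[(ii)] for every node $\sigma$ with $|\sigma|\le t$ and every nonempty initial segment $P$ of $L_\sigma$ there is a point that lies in $D_\tau$ for $\tau\in P$ and in no other disk.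
\end{enumerate}
\end{proposition}

\begin{proof}[Proof of Theorem~\ref{thm:lower} from Propositions~\ref{prop:game} and~\ref{prop:disks}]
Let $\mathcal D_t=\{D_\sigma:|\sigma|<t\}$. It has $\sum_{i=0}^{t-1}i!=\sum_{i=1}^{t}(i-1)!$ disks. By (i), the disks through a point have pairwise comparable indices. Comparable nodes of equal length coincide, so there is at most one such index of each length $0,\dots,t-1$, and the depth is at most $t$. Given a conflict-free coloring with $M$ colors, give each node $\sigma$ the color of $D_\sigma$. By (ii) every list $L_\sigma$ with $|\sigma|\le t$ is good, so $M(M+1)\ge 2t$ by Proposition~\ref{prop:game}. This is equivalent to $(2M+1)^2\ge 8t+1$, that is, to $M\ge\frac{\sqrt{8t+1}-1}2$, and $\frac{\sqrt{8t+1}-1}2>\frac{\sqrt{8t}-1}{2}=\sqrt{2t}-\frac12$.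
\end{proof}

The branching of the tree is essential. The disks along one branch form a system of $t$ disks, for which Theorem~\ref{thm:even} gives $O(\log t)$ colors. The larger bound arises because each disk must carry the same color on all branches through it.

\subsection*{The picture}

Everything happens in the strip $\mathbb R\times[0,1]$. Consider large disks with centers below the strip whose upper arcs cross a vertical line $\{x\}\times\mathbb R$ at distinct heights in $(0,1)$. A point $(x,y)$ of the strip lies in exactly those disks whose arcs pass above it. If the disks are listed by the heights of their arcs from top to bottom, then lowering $y$ produces all initial segments of the list.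

Now add a much smaller disk whose top point has height $1$. On its scale the old arcs are almost horizontal. To the right of its top point the new arc descends from height $1$ to height $0$, so it passes successively through all the gaps between the old arcs. Above an $x$-interval where it is in the $k$-th gap, the list is the old list with the new disk inserted in position $k$; see Figure~\ref{fig:step}. We call such an interval a window and continue the construction separately in each window.

Two points need care. The old arcs are not exactly horizontal, and their order and spacing must persist throughout a window; we ensure this by confining each arc to a horizontal band. Also, property (i) requires that each later disk fit entirely above or below its window, in the sense that its projection to the $x$-axis lies in the window. An arc of radius $R$ falls through the strip within a horizontal distance of about $\sqrt{2R}$, so the next radius must be small compared with $\sqrt R$. We therefore fix the radii first, from the smallest to the largest.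

\begin{figure}[ht]
\centering
\begin{tikzpicture}[xscale=0.95,yscale=0.9]
\fill[gray!35] (0,1.2) rectangle (10,2.4);
\fill[gray!15] (0,2.8) rectangle (10,3.2);
\fill[gray!15] (0,0.4) rectangle (10,0.8);
\draw (0,0)--(10,0);
\draw (0,3.6)--(10,3.6);
\node[left] at (0,0) {$0$};
\node[left] at (0,3.6) {$1$};
\node[right] at (10,3.0) {$[\frac79,\frac89]$};
\node[right] at (10,1.8) {$[\frac13,\frac23]$};
\node[right] at (10,0.6) {$[\frac19,\frac29]$};
\draw[thick] (0,2.15) .. controls (4,2.05) and (7,1.85) .. (10,1.5);
\node at (1.5,1.75) {$D_\emptyset$};
\draw[very thick,domain=1:9,samples=40] plot (\x,{3.6-3.6*(\x-1)*(\x-1)/64});
\node at (5.7,3.0) {$D_{(1)}$};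
\draw[dashed] (3.67,3.2)--(3.67,-0.4);
\draw[dashed] (4.77,2.8)--(4.77,-0.4);
\draw[dashed] (8.06,0.8)--(8.06,-0.4);
\draw[dashed] (8.54,0.4)--(8.54,-0.4);
\draw[very thick] (3.67,-0.4)--(4.77,-0.4) node[midway,below] {$J_{(1,1)}$};
\draw[very thick] (8.06,-0.4)--(8.54,-0.4) node[midway,below] {$J_{(1,2)}$};
\end{tikzpicture}
\caption{The second step of the construction, schematically and not to scale. Inside the strip $0\le y\le1$ each disk is the region below its arc. The arc of the large disk $D_\emptyset$ stays in the dark band, while the arc of the smaller disk $D_{(1)}$ falls from height $1$ to height $0$. It lies in the upper light band above the window $J_{(1,1)}$, where it is the higher arc, and in the lower light band above the window $J_{(1,2)}$, where it is the lower arc.}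
\label{fig:step}
\end{figure}

\subsection*{Radii, windows and bands}

The disks $D_\sigma$ with $|\sigma|=i$ have a common radius $R_i$. Put $R_{t-1}=3$, and for $i=t-2,\dots,0$ choose $R_i\ge2$ so large that
\begin{equation}\label{eq:radii}
3^{-(i+1)}\,\frac{R_i-1}{\sqrt{2R_i-1}}>2R_{i+1}.
\end{equation}
This is possible because $(R-1)/\sqrt{2R-1}\to\infty$ as $R\to\infty$. For $t=2$ one can take $R_0=650$, since $649^2>18^2\cdot1299$. For $R\ge1$ we have $(R-1)^2\le R(2R-1)$, so \eqref{eq:radii} forces $\sqrt{R_i}>6R_{i+1}$, and thus
\begin{equation}\label{eq:growth}
R_i>36R_{i+1}^2 .
\end{equation}

By recursion on $|\sigma|$ we define, for every node $\sigma$ with $i=|\sigma|\le t$, a closed interval $J_\sigma\subset\mathbb R$, the \emph{window}, and for each ancestor $\tau$ of $\sigma$ a closed interval $B_\sigma(\tau)\subset(0,1)$, the \emph{band} of $\tau$. The disks of the ancestors of $\sigma$ are defined before $J_\sigma$. The following properties are maintained.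
\begin{enumerate}
\item[(a)] If $i<t$, then $|J_\sigma|>2R_i$.
\item[(b)] The $i$ bands $B_\sigma(\tau)$ are pairwise disjoint, their order from top to bottom is the order of $L_\sigma$, and each of the $i+1$ components of $(0,1)\setminus\bigcup_\tau B_\sigma(\tau)$, called \emph{gaps}, has length at least $3^{-i}$.
\item[(c)] For every $x\in J_\sigma$ and every ancestor $\tau$ of $\sigma$ there is $u_\tau(x)\in B_\sigma(\tau)$ with $D_\tau\cap(\{x\}\times[0,1])=\{x\}\times[0,u_\tau(x)]$.
\end{enumerate}
Let $J_\emptyset$ be any closed interval of length greater than $2R_0$. There are no bands and the only gap is $(0,1)$, so (a)--(c) hold.

Let $|\sigma|=i<t$ and suppose (a)--(c) hold for $\sigma$. Write $R=R_i$, let $\xi$ be the midpoint of $J_\sigma$, and let $D_\sigma$ be the disk of radius $R$ with center $(\xi,1-R)$. By (a),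
\begin{equation}\label{eq:inside}
\text{the projection } [\xi-R,\xi+R] \text{ of } D_\sigma \text{ to the } x\text{-axis lies in the interior of } J_\sigma .
\end{equation}
Put $w=\sqrt{2R-1}$. Then $R^2-w^2=(R-1)^2>0$, so $w<R$. On $[\xi,\xi+w]$ the upper arc of $D_\sigma$ is the graph of
\[
u_\sigma(x)=1-R+\sqrt{R^2-(x-\xi)^2},
\]
which is differentiable and strictly decreasing, with $u_\sigma(\xi)=1$ and $u_\sigma(\xi+w)=1-R+(R-1)=0$. The lower arc has height at most $1-R<0$. Hence
\begin{equation}\label{eq:slice}
D_\sigma\cap(\{x\}\times[0,1])=\{x\}\times[0,u_\sigma(x)]\qquad\text{for } x\in[\xi,\xi+w].
\end{equation}
On this interval $\sqrt{R^2-(x-\xi)^2}\ge R-1$, and therefore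
\begin{equation}\label{eq:slope}
|u_\sigma'(x)|=\frac{x-\xi}{\sqrt{R^2-(x-\xi)^2}}\le\frac{\sqrt{2R-1}}{R-1}.
\end{equation}

Let $G_1,\dots,G_{i+1}$ be the gaps of $\sigma$ from top to bottom, and let $B^k$ be the closed middle third of $G_k$. For the child $\sigma k$ define
\[
J_{\sigma k}=u_\sigma^{-1}(B^k)\subset[\xi,\xi+w],\qquad B_{\sigma k}(\sigma)=B^k,\qquad B_{\sigma k}(\tau)=B_\sigma(\tau)\ \text{ for } \tau \text{ in } L_\sigma .
\]
Since $u_\sigma$ is a continuous decreasing bijection from $[\xi,\xi+w]$ onto $[0,1]$ and the $B^k$ are disjoint closed intervals, each $J_{\sigma k}$ is a closed interval, and by \eqref{eq:inside}
\begin{equation}\label{eq:nested}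
J_{\sigma1},\dots,J_{\sigma(i+1)}\ \text{are pairwise disjoint subsets of}\ J_\sigma .
\end{equation}
We verify (a)--(c) for $\sigma k$. For (a), the band $B^k$ has length at least $3^{-(i+1)}$, so the mean value theorem and \eqref{eq:slope} give $|J_{\sigma k}|\ge 3^{-(i+1)}(R-1)/\sqrt{2R-1}$. If $i+1<t$, this exceeds $2R_{i+1}$ by \eqref{eq:radii}. For (b), the new band lies inside $G_k$, so it is disjoint from the old bands and exactly $k-1$ of them lie above it, which agrees with \eqref{eq:insert}. The gap $G_k$ is replaced by its two outer thirds, each of length at least $3^{-(i+1)}$, and the other gaps are unchanged. Using the middle third and not all of $G_k$ is what leaves room for later insertions on both sides of the new arc. For (c), the ancestors of $\sigma$ are covered by (c) for $\sigma$, since $J_{\sigma k}\subset J_\sigma$ and their bands are unchanged. For $\tau=\sigma$ use \eqref{eq:slice} and $u_\sigma(J_{\sigma k})=B^k$. This completes the recursion. The windows of the nodes of length $t$ receive no disk; they are needed only to see the lists of length $t$.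

\begin{proof}[Proof of Proposition~\ref{prop:disks}]
By \eqref{eq:nested}, $J_\sigma\subset J_\tau$ whenever $\tau$ is an ancestor of $\sigma$. We claim that nodes $\sigma,\tau$ of length at most $t$ that are not comparable have disjoint windows. Let $\rho$ be their longest common ancestor. Both $\sigma$ and $\tau$ are longer than $\rho$, so they begin with children $\rho k$ and $\rho l$, and $k\ne l$ by the choice of $\rho$. Then $J_\sigma\subseteq J_{\rho k}$ and $J_\tau\subseteq J_{\rho l}$, and these are disjoint by \eqref{eq:nested}.

Property (i) follows, because by \eqref{eq:inside} the projections of $D_\sigma$ and $D_\tau$ lie in $J_\sigma$ and $J_\tau$. The disks are distinct: for incomparable indices by (i), and for distinct comparable indices because the radii differ by \eqref{eq:growth}.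

For (ii), fix $\sigma$ and an initial segment $P$ of $L_\sigma$ with $m\ge1$ elements. The point must avoid $D_\sigma$ and the disks of the descendants of $\sigma$, which occupy the inner part of the window, so we take for $x$ the left endpoint of $J_\sigma$. Let $|\tau|<t$, with $\tau$ not an ancestor of $\sigma$. We show that $D_\tau$ misses the vertical line through $x$. If $\tau=\sigma$ or $\sigma$ is an ancestor of $\tau$, then by \eqref{eq:inside} the projection of $D_\tau$ lies in the interior of $J_\tau$, hence in the interior of $J_\sigma$, which does not contain $x$. Otherwise $\sigma$ and $\tau$ are not comparable, so $x\notin J_\tau$ by the claim, and again $x$ is not in the projection of $D_\tau$.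

Now choose $y$ in the gap of $\sigma$ directly below the $m$-th band from the top. Let $\tau$ be an ancestor of $\sigma$. By (c), $(x,y)\in D_\tau$ if and only if $y\le u_\tau(x)$. Since $u_\tau(x)\in B_\sigma(\tau)$ and $y\notin B_\sigma(\tau)$, this holds if and only if the band $B_\sigma(\tau)$ lies above $y$, that is, is one of the top $m$ bands. By (b) this means $\tau\in P$.
\end{proof}

\begin{remark}[Open disks]\label{rem:open}
Theorem~\ref{thm:lower} holds for open disks. Passing to the interiors preserves (i). In the proof of (ii), the vertical line through $x$ meets the boundary of the disk $D_\tau$ of an ancestor $\tau$ only at the ends of a chord. By (c) the upper end has height $u_\tau(x)\in B_\sigma(\tau)$ and the lower end has height at most $0$. As $y>0$ lies in no band, $(x,y)$ is not on the boundary of $D_\tau$. The other disks do not meet the line at all. So (ii) is preserved as well.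
\end{remark}

\begin{remark}[Balls]\label{rem:balls}
The lower bound of Theorem~\ref{thm:lower} holds for balls in $\mathbb R^d$ for every $d\ge2$. Identify the plane with $\mathbb R^2\times\{0\}$ and replace each disk by the ball with the same center and radius. The ball has the same projection to the $x$-axis as the disk, which gives (i), and it meets the plane in the disk, which gives (ii).
\end{remark}

\section{Upper bounds}\label{sec:upper}

\subsection*{A linear bound}

We prove more than Theorem~\ref{thm:linear} asks: $7t$ colors suffice to give intersecting disks different colors, and then every color at every covered point occurs once. Recall the greedy principle: if objects are ordered so that each conflicts with at most $q-1$ earlier ones, then coloring them in order, each with a color not used on the earlier objects it conflicts with, needs only $q$ colors. A large disk can meet arbitrarily many pairwise disjoint small disks, so the order matters. We take large disks first and show that the disks that meet $D$ and are at least as large as $D$ can all be pierced by seven points.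

\begin{lemma}\label{lem:seven}
Identify the plane with $\mathbb C$. Every point $e$ with $|e|\le2$ is at distance at most $1$ from one of the seven points $0$ and $\sqrt3\,e^{\pi i k/3}$, $k=0,\dots,5$.
\end{lemma}

\begin{proof}
Let $\rho=|e|$. If $\rho\le1$, use the point $0$. If $1\le\rho\le2$, the direction of one of the six outer points makes an angle $\theta$ with $|\theta|\le\pi/6$ with the direction of $e$. Then $\cos\theta\ge\sqrt3/2$, and by the law of cosines the squared distance is
\[
\rho^2+3-2\sqrt3\,\rho\cos\theta\ \le\ \rho^2-3\rho+3\ =\ 1+(\rho-1)(\rho-2)\ \le\ 1.\qedhere
\]
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:linear}]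
Order the disks of a system of depth at most $t$ by non-increasing radius. By the greedy principle it suffices to show that a disk $D$ meets at most $7t-1$ earlier disks. Scale and translate so that $D$ has center $0$ and radius $1$. Let $E$ be an earlier disk meeting $D$, of radius $r\ge1$, and let $z\in D\cap E$. The homothety with center $z$ and ratio $1/r$ maps $E$ onto a unit disk $E'$ containing $z$, and $E'\subseteq E$ because $E$ is convex and contains $z$. The center $e$ of $E'$ satisfies $|e|\le|e-z|+|z|\le2$. By Lemma~\ref{lem:seven}, $E'$, and hence $E$, contains one of the seven points. Each of the six outer points lies in at most $t$ disks, and $0$ lies in at most $t-1$ disks other than $D$. So there are at most $6t+(t-1)=7t-1$ such disks $E$.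
\end{proof}

\subsection*{Few scales}

We use Theorem~\ref{thm:even} in the following form: there is a constant $A$ such that any $n\ge1$ disks have a conflict-free coloring with at most $A\log(2n)$ colors. This follows because the $O(\log n)$ bound handles all large $n$, while for the finitely many remaining $n$ one can use $n$ colors and $\log(2n)\ge\log2>0$.

\begin{proof}[Proof of Theorem~\ref{thm:scales}]
Assign each disk to one of the $s$ intervals that contains its radius. We split the disks of one interval into four groups; after scaling, the interval is $[1,2)$. Partition the plane into the squares $[5a,5a+5)\times[5b,5b+5)$ with $a,b\in\mathbb Z$, assign each disk to the square containing its center, and form the four groups according to the parities of $a$ and $b$. This gives $4s$ groups in all, and we use disjoint palettes for different groups.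

Fix a group. If two of its disks belong to different squares, then the indices $a$ or the indices $b$ of these squares differ by at least $2$, so the centers differ by more than $5$ in one coordinate. The two radii sum to less than $4$, so the disks are disjoint. Here the upper bound on the radii is used. Next divide a square into $25$ unit squares. A disk whose center lies in a unit square contains the center of that unit square, since the distance is at most $\sqrt2/2<1$. Here the lower bound on the radii is used. As the depth is at most $t$, each unit square holds the centers of at most $t$ disks of the group, and at most $25t$ disks are assigned to each square. Color the disks of each square conflict-free with at most $A\log(50t)$ colors, reusing one palette of this size for all squares of the group. The total number of colors is at most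
\begin{equation}\label{eq:total}
4sA\log(50t).
\end{equation}

Let $p$ be a covered point, and choose a group with a disk containing $p$. The disks of this group that contain $p$ pairwise intersect, so they belong to one square, and one of them has a color that occurs only once among them. Disks of other groups do not use this color. So the coloring is conflict-free.

Finally, $50t=25\cdot 2t\le(2t)^6$, so \eqref{eq:total} is at most $24sA\log(2t)$, and $\log(2t)\le2\log t$ for $t\ge2$. If all radii lie in $[\rho,\lambda\rho]$, then the $s=\lfloor\log_2\lambda\rfloor+1$ intervals $[2^j\rho,2^{j+1}\rho)$ with $0\le j<s$ cover them; congruent disks are the case $\lambda=1$, $s=1$.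
\end{proof}

\begin{remark}[Many scales and many disks are needed]\label{rem:needed}
The system $\mathcal D_t$ has at least $(t-1)!$ disks, and by \eqref{eq:growth} its $t$ radii lie in $t$ different dyadic intervals $[2^j,2^{j+1})$. Neither feature can be dispensed with. Fix $c>0$ and consider a system of $n$ disks of depth at most $t$ that needs at least $c\sqrt t$ colors and whose radii meet $s$ dyadic intervals. Theorem~\ref{thm:even} gives $c\sqrt t\le A\log(2n)$, and \eqref{eq:total} gives $c\sqrt t\le4sA\log(50t)$. Hence
\[
n\ \ge\ \tfrac12\,e^{c\sqrt t/A}\qquad\text{and}\qquad s\ \ge\ \frac{c\sqrt t}{4A\log(50t)},
\]
that is, $n\ge e^{\Omega(\sqrt t)}$ and $s=\Omega(\sqrt t/\log t)$ as $t\to\infty$. Any such system has super-polynomially many disks, spread over an unbounded number of scales.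
\end{remark}

\begin{thebibliography}{1}

\bibitem{Even}
Even et al., Corollary~3.4 (conflict-free coloring of $n$ disks with $O(\log n)$ colors).

\end{thebibliography}
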